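# Sparse random point sets in a grid and proper colorings of $k$-valent complexes

## 1. The grid $[q]^w$ and the complexes $K(X)$

We start with an object. Fix an integer $d\ge 1$, put $w:=d+1$, and let $q\ge 2$ be an integer. Let
$$Q=[q]^w,\qquad [q]=\{1,\dots,q\},\qquad N=|Q|=q^w .$$
We write a point as $x=(x_0,\dots,x_d)$.

**Definition (line, adjacent, $H$).** A *line* is a set of $q$ points of $Q$ obtained by fixing all coordinates but one; the free coordinate is its *direction*. Two distinct points are *adjacent* if they lie on a common line, that is, if they differ in exactly one coordinate. The line through two adjacent points is unique. The resulting graph on $Q$ is called $H$.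

There are $w$ directions and $q^{w-1}=q^d$ lines in each direction, so $wq^d$ lines in total. Each point lies on $w$ lines. For $d=1$, $Q$ is a $q\times q$ board, lines are rows and columns, and adjacency is a rook's move. For $d=2$, $q=2$, $Q$ has the $8$ corners of a cube, lines are the $12$ edges, and $H$ is the cube graph.

Recall that a simplicial complex is a family of sets (faces) closed under taking subsets. A $j$-face is a face with $j+1$ elements, and a $d$-complex has faces of dimension at most $d$. All complexes here are finite.

**Definition ($K(X)$).** For $X\subseteq Q$, let $K(X)$ be the simplicial $d$-complex on the vertex set $\{0,\dots,d\}\times[q]$ generated by the $d$-faces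
$$\{(0,x_0),(1,x_1),\dots,(d,x_d)\},\qquad x=(x_0,\dots,x_d)\in X .$$

If $d=1$, $K(X)$ is the bipartite graph with parts $\{0\}\times[q]$ and $\{1\}\times[q]$ whose edges are the points of $X$. If $d=2$, $q=2$, $X=Q$, there are three pairs of vertices, and a triangle takes one vertex from each pair. This is the boundary of the octahedron, with its $8$ triangles.

Deleting the $i$-th vertex from the $d$-face of $x$ forgets the coordinate $x_i$. What remains is a $(d-1)$-face, and it corresponds to the line through $x$ in direction $i$. The $d$-faces that contain this $(d-1)$-face correspond to the points of $X$ on that line. In particular, two distinct $d$-faces share a $(d-1)$-face exactly when their points are adjacent in $H$.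

The object on which everything turns is $K(X)$ for a random $X$: keep each point of $Q$ with probability $\mu/q$, so that a line carries $\mu$ points on average, and let $q\to\infty$. It will refute a coloring conjecture, which we now state.

## 2. Valence, proper colorings, and the bound $d+k$

**Definition ($k$-valent, properly colored).** A simplicial $d$-complex is *$k$-valent* if no $(d-1)$-face belongs to more than $k$ $d$-faces. It is *properly colored* if its $d$-faces are assigned to color classes so that no two $d$-faces of the same color have a common $(d-1)$-face.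

For $d=1$ this is familiar: a $k$-valent $1$-complex is a graph of maximum degree at most $k$, and a proper coloring is a proper edge coloring. A special case of Vizing's theorem says that $k+1$ colors suffice. This is the case $d=1$ of the following.

**Conjecture.** Each $k$-valent simplicial $d$-complex may be properly colored by $d+k$ colors.

We are asked to prove or disprove it. Let $d\ge1$, $k\ge1$, and let $f(d,k)$ be the least number of colors sufficient to color properly every $k$-valent simplicial $d$-complex. The conjecture says $f(d,k)\le d+k$.

The number $f(d,k)$ is finite. A $d$-face $F$ has $d+1$ subfaces of dimension $d-1$, each contained in at most $k-1$ other $d$-faces. Coloring the $d$-faces one by one, each new face sees at most $(d+1)(k-1)$ forbidden colors, so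
$$f(d,k)\le (d+1)(k-1)+1. \tag{1}$$
The trivial bound is of the order of the product $dk$, while the conjecture asks for the sum.

**Small cases.**

- $k=1$. No two $d$-faces share a $(d-1)$-face, so one color suffices and the conjecture holds.
- $k=2$. The bound (1) gives $f(d,2)\le (d+1)+1=d+2=d+k$, so the conjecture holds. Moreover $f(d,2)=d+2$. Consider the boundary of a $(d+1)$-simplex, whose $d$-faces are the $d+2$ subsets of size $d+1$ of a $(d+2)$-set. A $(d-1)$-face omits two of the $d+2$ vertices, so it lies in exactly two $d$-faces, and the complex is $2$-valent. Any two of the $d$-faces meet in $d$ vertices, which form a $(d-1)$-face. So all $d+2$ colors must differ. (For $d=1$ this is the triangle graph, which needs $3$ colors.)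
- $d=1$. The conjecture holds by Vizing's theorem.

**The answer is no.** The main theorem is the following; $\ln$ is the natural logarithm and $w=d+1$ throughout.

**Theorem 1.** Let $d\ge1$, $k\ge2$, $w=d+1$, $0<\mu<k$, $\delta:=w\mu\ge 1$, $r:=\lceil\ln\delta\rceil+2$, and
$$\varepsilon:=\frac{w}{\mu}\cdot\frac{1}{e\ln(k/\mu)}\,\exp\bigl(-(k\ln(k/\mu)-k+\mu)\bigr).$$
Then
$$f(d,k)\ \ge\ (1-\varepsilon)\,\frac{\delta}{2r}.$$

Read it as follows. If $\mu$ is a fixed fraction of $k$ and $\varepsilon$ is small, the right side has order $dk/\ln(dk)$: a product, up to a logarithm.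

**Corollary (disproof).** The conjecture is false. For example, there is a $100$-valent simplicial $100$-complex that needs at least $319$ colors, while $d+k=200$.

*Proof, given Theorem 1.* Take $d=k=100$, $\mu=70$. Then $w=101$ and $\delta=7070$. Since $e^8<2981<7070<8103<e^9$, we get $\lceil\ln\delta\rceil=9$ and $r=11$, so $\delta/(2r)=7070/22=321.3\ldots$ Next, $\ln(k/\mu)=\ln(10/7)=0.3566\ldots$ and
$$k\ln(k/\mu)-k+\mu=35.667\ldots-30=5.667\ldots$$
With $w/\mu=101/70<1.45$, $e\ln(10/7)>0.969$ and $e^{-5.667}<0.00347$,
$$\varepsilon<1.45\cdot\frac{1}{0.969}\cdot0.00347<0.006 .$$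
Hence $f(100,100)\ge0.994\cdot321.3>319>200$. $\blacksquare$

## 3. Cliques and the full grid never beat $d+k$

Before the proof, let us see why the obvious lower bounds are useless.

**Attempt 1: many pairwise adjacent faces.** Let $G$ be the graph whose vertices are the $d$-faces of a $k$-valent complex, two being joined if they share a $(d-1)$-face, that is, if they meet in exactly $d$ vertices. A proper coloring of the complex is a proper vertex coloring of $G$, so a large clique in $G$ would force many colors. To see how large cliques can be, fix a $d$-face $F$. Its neighbors have the form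
$$F_{x,y}=(F\setminus\{x\})\cup\{y\},\qquad x\in F,\ y\notin F,$$
and for each $x$ at most $k-1$ values of $y$ occur, because $F\setminus\{x\}$ lies in at most $k$ $d$-faces, one of which is $F$. Think of the neighbors as cells $(x,y)$ of a table. Then
$$\text{distinct neighbors } F_{x,y},\,F_{x',y'} \text{ are adjacent in } G \iff x=x' \text{ or } y=y'. \tag{2}$$
Indeed, if $x=x'$ the intersection is $F\setminus\{x\}$, of size $d$. If $y=y'$ and $x\ne x'$, it is $(F\setminus\{x,x'\})\cup\{y\}$, again of size $d$. If $x\ne x'$ and $y\ne y'$, it is $F\setminus\{x,x'\}$, of size $d-1$.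

Consider now a clique of at least two faces that contains $F$. Its other members are cells that pairwise share a row or a column. If two of them are $(x,y)$ and $(x,y')$ with $y\neq y'$, a third cell outside row $x$ would need second coordinate equal to both $y$ and $y'$, which is impossible. The same holds with rows and columns exchanged. So all these cells lie in one row $x$ or in one column $y$. In the first case all faces of the clique contain $F\setminus\{x\}$, and there are at most $k$ of them. In the second case all are subsets of size $d+1$ of the $(d+2)$-set $F\cup\{y\}$, and there are at most $d+2$. So cliques in $G$ have size at most $\max(k,d+2)$, which is at most $d+k$ for $k\ge2$. Cliques cannot refute the conjecture.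

**Attempt 2: the full grid.** By Section 1 we have the following dictionary.

- $K(X)$ is $k$-valent if and only if every line contains at most $k$ points of $X$.
- A proper coloring of $K(X)$ is a partition of $X$ into independent sets of $H$.

(An independent set is a set of points no two of which are adjacent.) Let $\alpha(X)$ be the largest size of an independent set of $H$ contained in $X$. Each color class has at most $\alpha(X)$ points, so for nonempty $X$
$$K(X)\ \text{needs at least}\ |X|/\alpha(X)\ \text{colors}. \tag{3}$$
The natural dense choice is $q=k$, $X=Q$. But color $x$ by $x_0+\dots+x_d \bmod q$. Adjacent points differ in one coordinate, so their sums differ mod $q$, and $q=k$ colors suffice. (For the octahedron this is the $2$-coloring of its triangles.)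

One can say more. An independent set has at most one point on each line, and the $q^d$ lines in one fixed direction partition $Q$, so $\alpha(X)\le q^d$ for every $X$. By the same partition, $|X|\le kq^d$ if $K(X)$ is $k$-valent. So as long as we only know $\alpha(X)\le q^d$, inequality (3) gives at most $k$ colors. To win we need a set $X$ with close to $k$ points on most lines, in which every independent set is much smaller than $q^d$. The target will be about $2rq^d/w$.

## 4. What the union bound needs

Let $X$ contain each point of $Q$ independently with probability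
$$p=\mu/q,\qquad\text{and put}\qquad m:=pN=\mu q^d=\mathbb E|X| .$$
Here $q>\mu$, so $p<1$. A line carries $\mu<k$ points on average. The few lines with more than $k$ points will be trimmed later. The main problem is $\alpha(X)$. For any $s$,
$$P(\alpha(X)\ge s)\le p^s\cdot\#\{\text{independent sets of size } s \text{ in } H\}, \tag{4}$$
since $\alpha(X)\ge s$ means that some independent $s$-set lies in $X$, and each fixed one does so with probability $p^s$.

**Where the direct count stops.** The first thing to try is to bound the number of independent $s$-sets by $\binom Ns\le(eN/s)^s$. Then (4) becomes $P(\alpha(X)\ge s)\le(em/s)^s$, which is below $1$ only if $s>em$. But then $m/s<1/e$, and (3) says nothing. With our target $s\approx 2rq^d/w$ we have $m/s\approx\delta/(2r)$, so the direct count loses a factor of order $\delta/r$ per point. What we need is a bound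
$$\#\{\text{independent } s\text{-sets}\}\le\Bigl(\frac{N\gamma}{s}\Bigr)^s\qquad\text{with}\qquad \gamma\cdot\frac{\delta}{2r}<1 .$$
We shall get $\gamma=(r+1)e^{2-r}$. Since $r\ge\ln\delta+2$, this is at most $(r+1)/\delta$, and $\frac{r+1}{\delta}\cdot\frac{\delta}{2r}=\frac{r+1}{2r}\le\frac34$.

**Where the saving comes from.** Every not-too-small $S\subseteq Q$ contains a point with many neighbors in $S$. If that point belongs to our independent set $I$, its neighbors do not, and the room left for the rest of $I$ shrinks by a definite factor. So we reveal the points of $I$ in a clever order: most of them are then chosen from sets much smaller than $Q$. We cut the shrinking into $r$ phases, in each of which the room drops by a factor $e^2$.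

**Parameters.** Let $d,k,\mu,\delta,r,\varepsilon$ be as in Theorem 1. As $\delta\ge1$, we have $r\ge2$. Let $q>\mu$ and $q>e^{2r}$, and put
$$n_i:=e^{-2i}N\ (0\le i\le r),\qquad \beta:=\frac{w}{q^{d}}\Bigl(1-\frac{e^{2r}}{q}\Bigr)>0,\qquad \tau:=\lceil 2/\beta\rceil,\qquad s:=r\tau . \tag{5}$$
So $n_i$ is the room at the start of phase $i$, $\beta$ is the proportion lost per revealed point, $\tau$ bounds the number of points revealed per phase, and $s\approx 2rq^d/w$.

## 5. Large point sets contain points of large degree

This lemma makes "many neighbors" precise. Some threshold on $|S|$ is needed, since an independent set of size $q^d=N/q$ has no edges at all.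

**Lemma 1.** If $S\subseteq Q$ and $|S|>n_r$, then some $v\in S$ has at least $\beta|S|$ neighbors in $S$.

*Proof.* The plan is to bound the average degree in $H[S]$ by counting edges line by line. Let $|S|=\sigma N$; then $\sigma>e^{-2r}$. Each point of $S$ lies on $w$ lines, so $\sum_\ell|S\cap\ell|=w|S|$, and the average of $|S\cap\ell|$ over the $wq^d$ lines is
$$\frac{w|S|}{wq^d}=\frac{\sigma q^w}{q^d}=\sigma q .$$
Each edge of $H[S]$ lies on exactly one line, and any two points of $S$ on a line form an edge. So the number of edges is $\sum_\ell\binom{|S\cap\ell|}2$. The function $x(x-1)/2$ is convex, so by Jensen's inequality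
$$\sum_\ell\binom{|S\cap\ell|}{2}\ \ge\ wq^d\cdot\frac{\sigma q(\sigma q-1)}{2}=\frac w2\,|S|(\sigma q-1),$$
where we used $q^d\sigma q=\sigma N=|S|$. The average degree is twice the number of edges divided by $|S|$, hence at least
$$w(\sigma q-1)=w\sigma q\Bigl(1-\frac1{\sigma q}\Bigr)\ge w\sigma q\Bigl(1-\frac{e^{2r}}q\Bigr)=\beta|S| .$$
The last equality holds because $\frac{w}{q^d}|S|=\frac{w}{q^d}\sigma q^{w}=w\sigma q$. Some vertex has at least average degree. $\square$

## 6. Encoding an independent set by nested choices

**The selection procedure.** Fix a linear order on $Q$. Given an independent set $I$ of $H$, start with $S=Q$. While $|S|>n_r$, do the following. Let $v$ be the vertex of maximum degree in $H[S]$, ties broken by the order.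

- If $v\notin I$, replace $S$ by $S\setminus\{v\}$.
- If $v\in I$, *select* $v$, and replace $S$ by $S$ minus $v$ and all neighbors of $v$.

**Example.** Take the $3\times3$ board ($d=1$, $q=3$) with lexicographic order, let $I=\{(1,2),(2,1),(3,3)\}$, and, for illustration, stop when $|S|\le2$. All degrees are $4$, so $v=(1,1)$; it is not in $I$ and is deleted. Now $(2,2)$ is the first of the points of degree $4$; it is not in $I$ and is deleted. Among the remaining seven points, $(3,3)$ has degree $4$ and all others have degree at most $3$. It is in $I$, so it is selected, and $(3,1),(3,2),(1,3),(2,3)$ go with it. What is left is $S=\{(1,2),(2,1)\}$. If someone tells us only the selected set $\{(3,3)\}$, we can rerun the procedure with it in place of $I$: the same steps happen, and we recover the small set $\{(1,2),(2,1)\}$ in which the rest of $I$ must lie.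

**Lemma 2.** The number of independent sets of size $s$ in $H$ is at most $\bigl(N(r+1)e^{2-r}/s\bigr)^s$.

*Proof.*

**Step 1: split $I$ into $r+1$ parts.** The purpose is to sort the points of $I$ by the size of the set they were picked from. A point leaves $S$ only if it is the current $v$ or a neighbor of a selected vertex. Points of $I$ are never neighbors of a selected vertex, because selected vertices lie in $I$ and $I$ is independent. So every vertex of $I$ is at each moment either selected or in $S$, and never both.

The set $S$ strictly decreases, so the procedure ends. Let $C_i$ be the value of $S$ at the first time that $|S|\le n_i$; so $C_0=Q$, and $C_r$ is the final $S$. For $i<r$, let $T_i$ be the set of vertices selected at steps for which $n_{i+1}<|S|\le n_i$ just before the step ("phase $i$"). Let $T_r:=I\cap C_r$. Every selection happens while $n_r<|S|\le n_0=N$, so it belongs to exactly one phase. Hence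
$$I=T_0\sqcup T_1\sqcup\dots\sqcup T_r .$$

**Step 2: $T_i\subseteq C_i$ and $|C_i|\le n_i$.** This says that the points of $T_i$ are chosen from a small set. The bound on $|C_i|$ is the definition. For $i=r$ the inclusion is the definition too. For $i<r$, a vertex in $T_i$ is selected from a set $S$ with $|S|\le n_i$. That moment is not earlier than the first time that $|S|\le n_i$, and $S$ only decreases, so $S\subseteq C_i$.

**Step 3: $|T_i|\le\tau$ for $i<r$.** This prevents $I$ from spending too many points in the early phases, where the sets are large. Before each selection $|S|>n_r$, so by Lemma 1 the maximum-degree vertex $v$ has at least $\beta|S|$ neighbors in $S$. Thus a selection multiplies $|S|$ by at most $1-\beta\le e^{-\beta}$; the other steps also decrease $|S|$. So just before the $j$-th selection of phase $i$,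
$$e^{-2}n_i=n_{i+1}<|S|\le e^{-\beta(j-1)}n_i .$$
Hence $\beta(j-1)<2$, so $j-1<2/\beta\le\tau$, and since $j$ and $\tau$ are integers, $j\le\tau$.

**Step 4: $C_i$ is determined by $T_0,\dots,T_{i-1}$.** This makes successive choice possible: when we come to choose $T_i$, the set $C_i$ is already known. Consider the steps up to the first time that $|S|\le n_i$. Just before each of them $|S|>n_i$, so a selection at such a step belongs to one of the phases $0,\dots,i-1$. Thus if the picked vertex $v$ is in $I$, it is selected and lies in $T_0\cup\dots\cup T_{i-1}$. Conversely, $T_0\cup\dots\cup T_{i-1}\subseteq I$. So at these steps "$v\in I$" is equivalent to "$v\in T_0\cup\dots\cup T_{i-1}$", and the procedure run with this union in place of $I$ makes the same steps and arrives at the same $C_i$.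

**Step 5: count the tuples of given sizes.** Since $I$ is the union of its parts, $I\mapsto(T_0,\dots,T_r)$ is injective, and it suffices to count tuples. Let $|I|=s$ and prescribe the sizes $t_i=|T_i|$, where $\sum_{i\le r}t_i=s$ and $t_i\le\tau$ for $i<r$. Choose $T_0,T_1,\dots,T_r$ in this order. By Steps 2 and 4, once $T_0,\dots,T_{i-1}$ are chosen, $T_i$ is a $t_i$-subset of a determined set of size at most $n_i$. So the number of tuples is at most
$$\prod_{i=0}^r\binom{\lfloor n_i\rfloor}{t_i}\le\prod_{i=0}^r\frac{n_i^{t_i}}{t_i!}=N^s\,e^{-2\sum_i it_i}\prod_{i=0}^r\frac1{t_i!} . \tag{6}$$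

**Step 6: bound $\sum_i it_i$ from below.** This sum is the saving. The worst case should be that the early phases are full, $t_0=\dots=t_{r-1}=\tau$; this uses up $s=r\tau$ exactly, so that $t_r=0$. We check that it is indeed the worst. From $\sum_{i\le r}t_i=s=r\tau$ we get $t_r=\sum_{i<r}(\tau-t_i)$. Therefore
$$\sum_{i\le r}it_i-\sum_{i<r}i\tau=rt_r-\sum_{i<r}i(\tau-t_i)=\sum_{i<r}(r-i)(\tau-t_i)\ge0,$$
by Step 3. As $\sum_{i<r}i\tau=\tau r(r-1)/2$,
$$2\sum_{i\le r}it_i\ \ge\ \tau r(r-1)=s(r-1). \tag{7}$$

**Step 7: sum over the sizes.** It remains to add (6) over all size vectors. By the multinomial theorem, $\sum\frac{s!}{t_0!\cdots t_r!}=(r+1)^s$ when the sum runs over all nonnegative $(t_0,\dots,t_r)$ with sum $s$. So over our vectors $\sum\prod_i1/t_i!\le(r+1)^s/s!$. Also $s!\ge(s/e)^s$, because $e^s\ge s^s/s!$. With (6) and (7), the number of independent $s$-sets is at most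
$$N^s\,e^{-s(r-1)}\,(r+1)^s\Bigl(\frac es\Bigr)^s=\Bigl(\frac{N(r+1)e^{2-r}}{s}\Bigr)^s . \qquad\square$$

## 7. Independent sets in the random set $X$

This section combines Lemma 2 with the union bound (4). From $\beta\le w/q^d$ we get
$$s=r\tau\ge\frac{2r}\beta\ge\frac{2rq^d}{w},\qquad\text{hence}\qquad\frac ms\le\frac{\mu q^d\,w}{2rq^d}=\frac{\delta}{2r}. \tag{8}$$
Let $E$ be the event $\alpha(X)\ge s$. By (4), Lemma 2, $pN=m$ and (8),
$$P(E)\le p^s\Bigl(\frac{N(r+1)e^{2-r}}{s}\Bigr)^s=\Bigl(\frac ms(r+1)e^{2-r}\Bigr)^s\le\Bigl(\frac{r+1}{2r}\,\delta e^{2-r}\Bigr)^s\le\Bigl(\frac34\Bigr)^s .$$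
In the last step, $r\ge\ln\delta+2$ gives $\delta e^{2-r}\le1$, and $r\ge2$ gives $\frac{r+1}{2r}\le\frac34$. Since $s\ge2rq^d/w\to\infty$,
$$P(E)\longrightarrow0\qquad(q\to\infty). \tag{9}$$

## 8. Trimming the crowded lines

The complex $K(X)$ need not be $k$-valent, since some lines may carry more than $k$ points. Here we repair this and show that on average at most $\varepsilon m$ points are lost.

For each line $\ell$ let $Z_\ell=|X\cap\ell|$, which has the distribution $\mathrm{Bin}(q,p)$. Write $y^+=\max(y,0)$. On each line mark $(Z_\ell-k)^+$ points of $X\cap\ell$, and let $X'$ be $X$ without all marked points. A point may be marked by several lines, which only helps. Every line contains at most $Z_\ell-(Z_\ell-k)^+\le k$ points of $X'$, and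
$$|X'|\ge|X|-\sum_\ell(Z_\ell-k)^+ .$$

To estimate the expected loss we bound $y^+$ by an exponential. Put $\lambda=\ln(k/\mu)>0$. From $u\le e^{u-1}$ with $u=\lambda y$ we get $y\le e^{\lambda y}/(e\lambda)$, and the right side is positive, so $y^+\le e^{\lambda y}/(e\lambda)$ for all real $y$. Hence, with $\mathbb E e^{\lambda Z_\ell}=(1+p(e^\lambda-1))^q$ and $1+t\le e^t$,
$$\mathbb E(Z_\ell-k)^+\le\frac{e^{-\lambda k}}{e\lambda}\bigl(1+p(e^\lambda-1)\bigr)^q\le\frac{e^{-\lambda k}}{e\lambda}\,e^{pq(e^\lambda-1)}=\frac{e^{-\lambda k}}{e\lambda}\,e^{\mu(k/\mu-1)}=\frac1{e\lambda}\,e^{-(k\ln(k/\mu)-k+\mu)} .$$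
There are $wq^d=wm/\mu$ lines. Multiplying, the total expected loss is at most
$$m\cdot\frac w\mu\cdot\frac1{e\ln(k/\mu)}\,e^{-(k\ln(k/\mu)-k+\mu)}=\varepsilon m,$$
so
$$\mathbb E|X'|\ge(1-\varepsilon)m. \tag{10}$$

## 9. A good outcome exists: end of the proof of Theorem 1

If $\varepsilon\ge1$, the bound in Theorem 1 is at most $0$ and there is nothing to prove. So let $\varepsilon<1$, and fix $\eta\in(0,1-\varepsilon)$.

**Step 1: find an outcome with $X'$ large and $\alpha(X)$ small.** We know that $E$ is unlikely and that $|X'|$ is large on average. We must rule out that $|X'|$ owes its average to $E$. Suppose that every outcome outside $E$ had $|X'|\le(1-\varepsilon-\eta)m$. On $E$ we use $|X'|\le|X|$ and the Cauchy–Schwarz inequality: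
$$\mathbb E|X'|\le(1-\varepsilon-\eta)m+\mathbb E\bigl[|X|1_E\bigr]\le(1-\varepsilon-\eta)m+\sqrt{\mathbb E|X|^2\cdot P(E)} .$$
As $|X|$ is binomial, $\mathbb E|X|^2=m^2+Np(1-p)\le m^2+m$. Since $m\to\infty$ and, by (9), $P(E)\to0$, we have $\sqrt{(m^2+m)P(E)}=o(m)$ as $q\to\infty$. So $\mathbb E|X'|\le(1-\varepsilon-\eta)m+o(m)$, which contradicts (10) for large $q$.

Thus for all large $q$ there is an outcome outside $E$ with $|X'|>(1-\varepsilon-\eta)m$. There $\alpha(X')\le\alpha(X)<s$, because $X'\subseteq X$.

**Step 2: read off the number of colors.** For this outcome $K(X')$ is $k$-valent, and by (3) it needs at least $|X'|/\alpha(X')>(1-\varepsilon-\eta)m/s$ colors. So $f(d,k)\ge(1-\varepsilon-\eta)m/s$ for all large $q$.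

**Step 3: let $q\to\infty$, then $\eta\to0$.** By (5), $2/\beta=\frac{2q^d}{w}\bigl(1-\frac{e^{2r}}q\bigr)^{-1}$, and rounding up changes this by less than $1$. So $\tau/q^d\to2/w$ and $s/q^d\to2r/w$. Hence $m/s\to\mu w/(2r)=\delta/(2r)$, and $f(d,k)\ge(1-\varepsilon-\eta)\,\delta/(2r)$. Letting $\eta\to0$ gives Theorem 1. $\blacksquare$

With this, the Corollary of Section 2 is proved as well: the conjecture is false.

## 10. An explicit region of pairs $(d,k)$ where $d+k$ colors do not suffice

**Theorem 2.**
(a) If $k\ge 6\ln(d+1)$, $k\ge2$, then $f(d,k)>\dfrac{(d+1)k}{5\bigl(\ln\frac{(d+1)k}2+3\bigr)}$.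
(b) The conjecture fails for every pair $(d,k)$ with
$$\min(d+1,k)\ \ge\ 20\ln\max(d+1,k)+24 .$$
So it fails whenever $k$ is at least a constant times $\ln d$ and at most exponential in a constant times $d$ (for $d$ large).

*Proof of (a).* We apply Theorem 1 with $\mu=k/2$ and check that $\varepsilon<\frac15$. Since $w\ge2$, we have $k\ge6\ln2>4$, so $k\ge5$ and $\delta=wk/2\ge5$. Here $\ln(k/\mu)=\ln2$ and the exponent is $k\ln2-k+\frac k2=\kappa k$ with $\kappa=\ln2-\frac12>0.1931$. So
$$\varepsilon=\frac{2}{e\ln2}\cdot\frac wk\,e^{-\kappa k} .$$
From $k\ge6\ln w$ we get $e^{-\kappa k}\le w^{-6\kappa}$, and $6\kappa>1.158$, hence $we^{-\kappa k}\le w^{1-6\kappa}\le2^{-0.158}<0.9$. As $\frac2{e\ln2}<1.07$ and $k\ge5$,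
$$\varepsilon\le\frac{1.07\cdot0.9}{5}<\frac15 .$$
Finally $r=\lceil\ln\delta\rceil+2<\ln\delta+3$, so
$$f(d,k)\ge(1-\varepsilon)\frac{\delta}{2r}>\frac45\cdot\frac{wk/2}{2\bigl(\ln\frac{wk}2+3\bigr)}=\frac{wk}{5\bigl(\ln\frac{wk}2+3\bigr)} .$$

*Proof of (b).* We compare the bound in (a) with $d+k$. Let $a=\min(w,k)$ and $M=\max(w,k)$, so $aM=wk$. By hypothesis $k\ge a\ge20\ln M+24>6\ln w$, so (a) applies. We have $d+k=w+k-1<2M$, and $wk\le M^2$ gives $\ln\frac{wk}2\le2\ln M-\ln2$. Therefore
$$5(d+k)\Bigl(\ln\frac{wk}2+3\Bigr)<10M(2\ln M+3-\ln2)\le M(20\ln M+24)\le aM=wk,$$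
where $10(3-\ln2)=23.06\ldots\le24$. Dividing and using (a), $f(d,k)>\dfrac{wk}{5(\ln\frac{wk}2+3)}>d+k$.

*The last sentence.* If $k\ge d+1$, the condition in (b) reads $d+1\ge20\ln k+24$, that is, $k\le e^{(d-23)/20}$; this follows from $k\le e^{d/21}$ once $d\ge483$. If $k<d+1$, it reads $k\ge20\ln(d+1)+24$; this follows from $k\ge21\ln d$ for $d$ large. $\blacksquare$

## 11. The order of magnitude of $f(d,k)$

**Theorem 3.**
(a) For every $\epsilon_0\in(0,\frac12)$ there is $K$ such that $f(d,k)\ge(\frac12-\epsilon_0)\dfrac{(d+1)k}{\ln((d+1)k)}$ whenever $k\ge K\ln(d+2)$.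
(b) There is an absolute constant $C$ such that $f(d,k)\le C\,\dfrac{(d+1)(k-1)}{\ln\min(d+1,k-1)}$ whenever $\min(d+1,k-1)\ge2$.

Consequently, for each fixed $\theta\in(0,1]$, $f(d,k)=\Theta_\theta(dk/\ln d)$ as $d,k\to\infty$ with $d^{\theta}\le k\le d^{1/\theta}$.

In this range the true growth is nearly the product of $d$ and $k$, not the sum.

*Proof of (a).* Here we take $\mu$ close to $k$ to lose only a factor near $1$. Let $\eta\in(0,1)$ be small and put $\mu=(1-\eta)k$ in Theorem 1. Let $\lambda=\ln(k/\mu)=\ln\frac1{1-\eta}\ge\eta$ and $c=\lambda-\eta$; then $c>0$, since $\ln\frac1{1-\eta}>\eta$ for $0<\eta<1$. The exponent is $k\lambda-k+(1-\eta)k=ck$, so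
$$\varepsilon=\frac{we^{-ck}}{(1-\eta)k\,e\lambda}\le\frac{we^{-ck}}{(1-\eta)k\,e\,\eta} .$$
We now choose $K$ large in terms of $\eta$.

- If $K\ge1/c$, then $ck\ge\ln(d+2)$, so $we^{-ck}\le w/(d+2)<1$.
- Since $k\ge K\ln3\ge K$, it follows that $\varepsilon\le\eta$ as soon as also $K\ge\frac1{(1-\eta)e\eta^2}$.
- For $K$ large, $k\ge2$ and $\delta=(1-\eta)wk\ge1$, so Theorem 1 applies.
- We have $2r\le2\ln\delta+6\le2\ln(wk)+6\le(2+\eta)\ln(wk)$ as soon as $K\ge e^{6/\eta}$, because then $\eta\ln(wk)\ge6$.

Altogether
$$f(d,k)\ge(1-\varepsilon)\frac\delta{2r}\ge\frac{(1-\eta)^2}{2+\eta}\cdot\frac{wk}{\ln(wk)} .$$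
As $\eta\to0$ the constant tends to $\frac12$, so we choose $\eta$ small enough that it is at least $\frac12-\epsilon_0$.

*Proof of (b).* We improve on greedy coloring by using that neighborhoods in the graph $G$ of Section 3 have few edges. As noted there, every degree in $G$ is at most $\Delta:=(d+1)(k-1)$. Fix $F$ and a neighbor $F_{x,y}$. By (2), the other neighbors of $F$ adjacent to $F_{x,y}$ lie in the same row $x$, where there are at most $k-2$ others, or in the same column $y$, where there are at most $d$ others. So the neighborhood of $F$ spans at most
$$\frac{\Delta(d+k-2)}2=\frac{\Delta^2}{\phi},\qquad \phi=\frac{2\Delta}{d+k-2}=\frac{2(d+1)(k-1)}{(d+1)+(k-1)-2},$$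
edges. Write $a=d+1$, $b=k-1$, so $a,b\ge2$ and the denominator is positive. Since $a+b-2\le2\max(a,b)$, we get $\min(a,b)(a+b-2)\le2ab$, that is,
$$\phi\ge\min(d+1,k-1)=:\phi_0\ge2 .$$
Hence every neighborhood spans at most $\Delta^2/\phi_0$ edges.

Now we use the theorem of Alon, Krivelevich and Sudakov (*Coloring graphs with sparse neighborhoods*, J. Combin. Theory Ser. B 77 (1999) 73–82): a graph of maximum degree $\Delta$ in which every neighborhood spans at most $\Delta^2/\phi$ edges has chromatic number $O(\Delta/\ln\phi)$. We apply it with $\phi_0$ in the role of $\phi$; note that $2\le\phi_0\le\Delta$. If the maximum degree of $G$ is below $\Delta$, first add a disjoint star $K_{1,\Delta}$. Its neighborhoods span no edges, and the enlarged graph has maximum degree exactly $\Delta$. The result is $f(d,k)\le C\Delta/\ln\phi_0$, which is (b).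

*Proof of the consequence.* Let $d^\theta\le k\le d^{1/\theta}$ with $d,k$ large. For the lower bound use (a) with $\epsilon_0=\frac14$; the condition $k\ge K\ln(d+2)$ holds because $d^\theta\ge K\ln(d+2)$ for $d$ large. Moreover $\ln((d+1)k)\le\ln(2d)+\frac1\theta\ln d\le(2+\frac1\theta)\ln d$ for $d\ge2$. So $f(d,k)$ is at least a constant, depending on $\theta$, times $dk/\ln d$. For the upper bound,
$$\min(d+1,k-1)\ge\tfrac12d^\theta\ge d^{\theta/2}$$
for $d$ large, so $\ln\min(d+1,k-1)\ge\frac\theta2\ln d$. With $(d+1)(k-1)\le2dk$, (b) gives $f(d,k)\le\frac{4C}{\theta}\cdot\frac{dk}{\ln d}$. $\blacksquare$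

## 12. Fractional colorings, fixed $d$, and pairs not covered

**Fractional colorings.** A fractional coloring puts nonnegative weights on the independent sets of $H$ contained in $X$ so that every point of $X$ is covered with total weight at least $1$. Summing over the points of $X$, the total weight times $\alpha(X)$ is at least $|X|$. So the quotient $|X|/\alpha(X)$ in (3) is also a lower bound for the total weight, and the lower bounds above hold for fractional colorings too. The complexes $K(X')$ that we used are balanced, i.e. $(d+1)$-partite: each $d$-face has one vertex in each class $\{i\}\times[q]$.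

**Fixed $d$.** For fixed $d$ and $k\to\infty$ the picture is different. Consider the $(d+1)$-uniform hypergraph whose vertices are the $(d-1)$-faces and whose edges are the $d$-faces. Every vertex lies in at most $k$ edges, and two edges meet in at most one vertex. Kahn's theorem (*Asymptotically good list-colorings*, J. Combin. Theory Ser. A 73 (1996) 1–59), applied to this hypergraph, gives $f(d,k)=(1+o(1))k$. (The lower bound $f(d,k)\ge k$ is clear from $k$ $d$-faces through one $(d-1)$-face.) So failure of the conjecture by a constant factor for arbitrarily large $k$ requires $d\to\infty$.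

**Pairs not covered.** The conjecture holds for $d=1$, for $k=1$ and for $k=2$, as seen in Section 2. The arguments here do not settle it for individual pairs $(d,k)$ with $d\ge2$, $k\ge3$ outside the ranges covered by Theorems 1 and 2, for instance $d=2$, or $k=3$. The conjecture as stated, for all $d$ and $k$, is disproved.
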